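# A weak$^*$-analytic subspace of $\ell^\infty(\mathbb N)$ without a fundamental biorthogonal system

Scalars are real throughout, and we work in ZFC. The letter $\mathfrak c$ denotes the cardinality of the continuum, and $\ell^1(\mathfrak c)$ denotes $\ell^1(\Gamma)$ for a set $\Gamma$ with $|\Gamma|=\mathfrak c$.

## 1. Branches of the dyadic tree in the sup norm

Let $T=2^{<\omega}$ be the dyadic tree: its nodes are the finite $0$-$1$ sequences, and $2^m$ is the set of nodes of length $m$, which we call level $m$. A branch is a point $\gamma\in2^\omega$; its restriction to the first $m$ coordinates is $\gamma|m\in2^m$. Write $c_{00}(S)$ for the finitely supported functions on a set $S$, write $e_s=1_{\{s\}}$ for $s\in T$, and for a branch $\gamma$ put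
$$\hat e_\gamma=\sum_{m\ge0}1_{\{\gamma|m\}},$$
the indicator function of the nodes on $\gamma$. Let $Y$ be the norm-closed span of $c_{00}(T)\cup\{\hat e_\gamma:\gamma\in2^\omega\}$ in $\ell^\infty(T)$. Since $T$ is countable, $Y$ is a closed subspace of a copy of $\ell^\infty(\mathbb N)$. If $\gamma\ne\gamma'$ then $\|\hat e_\gamma-\hat e_{\gamma'}\|_\infty=1$, so $Y$ is not separable.

We look for vectors $z_\alpha$ with dense linear span in $Y$, together with functionals $z_\alpha^*\in Y^*$ such that $z^*_\beta(z_\alpha)=\delta_{\alpha\beta}$. The obvious vectors are the generators $e_s$ and $\hat e_\gamma$. For $\hat e_\gamma$ there is a good functional, the limit along the branch,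
$$\ell_\gamma(f)=\lim_{m\to\infty}f(\gamma|m).$$
The limit exists on each generator, hence on $Y$, because $|f(\gamma|m)|\le\|f\|_\infty$. It vanishes on $c_{00}(T)$, and $\ell_\gamma(\hat e_{\gamma'})=\delta_{\gamma\gamma'}$, because two distinct branches separate at a finite level.

For $e_s$ there is no functional. Suppose $\varphi\in Y^*$ has $\varphi(e_s)=1$, $\varphi(e_t)=0$ for $t\ne s$, and $\varphi(\hat e_\gamma)=0$ for all $\gamma$. Take distinct branches $\gamma_1,\dots,\gamma_N$ through $s$, and a level $p$ larger than the length of $s$ by which they have separated. Let $f=\sum_i\hat e_{\gamma_i}$, and let $f'$ be $f$ with all its values on levels $<p$ replaced by $0$. Then $\|f'\|_\infty=1$. The difference $f-f'$ is a finite combination of vectors $e_t$ in which $e_s$ has coefficient $N$. So $\varphi(f')=0-N$, and $N\le\|\varphi\|$ for every $N$, which is absurd.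

The system can nevertheless be repaired. Choose pairwise distinct branches $\gamma_{s,k}$ ($s\in T$, $k\ge1$), and put
$$z_\gamma=\hat e_\gamma+k\,e_s\ \text{ if }\gamma=\gamma_{s,k},\qquad z_\gamma=\hat e_\gamma\ \text{ for all other }\gamma .$$
Since $\ell_\gamma$ kills $c_{00}(T)$, we still have $\ell_{\gamma'}(z_\gamma)=\delta_{\gamma\gamma'}$. Moreover $k^{-1}z_{\gamma_{s,k}}=e_s+k^{-1}\hat e_{\gamma_{s,k}}\to e_s$ in norm. So the closed span of the $z_\gamma$ contains every $e_s$, then every $\hat e_\gamma$, and it is all of $Y$.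

In this example the separable part $\overline{c_{00}(T)}$ was absorbed at no cost. What did the work was an uncountable family of functionals, the $\ell_\gamma$, with the property that every vector of some dense set is nonzero under only finitely many of them. The question below asks whether every nonseparable space of a certain kind admits such a system.

## 2. Fundamental systems, weak$^*$-analytic subspaces, and the theorem

**Definition (biorthogonal system).** A biorthogonal system (b.s.) in a Banach space $Z$ is a family $(z_\alpha,z_\alpha^*)_{\alpha\in I}$ with $z_\alpha\in Z$, $z_\alpha^*\in Z^*$ and $z^*_\beta(z_\alpha)=\delta_{\alpha\beta}$ for all $\alpha,\beta\in I$. It is *fundamental* if the norm-closed linear span of $\{z_\alpha\}$ is $Z$.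

The system $(z_\gamma,\ell_\gamma)_{\gamma\in2^\omega}$ of Section 1 is a fundamental b.s. of $Y$.

**Definition ($\omega^*$-analytic).** A closed linear subspace $Z$ of $\ell^\infty(\mathbb N)$ is $\omega^*$-analytic if it is an analytic subset of $\ell^\infty(\mathbb N)$ with the weak$^*$ topology $\sigma(\ell^\infty(\mathbb N),\ell^1(\mathbb N))$.

Recall that a set is analytic if it is empty or a continuous image of a Polish space. In a Polish space, the image of a standard Borel space under a Borel map is analytic, and countable unions and countable intersections of analytic sets are analytic; products and continuous images of analytic sets are analytic. On the ball $[-k,k]^{\mathbb N}$ of $\ell^\infty(\mathbb N)$ the weak$^*$ topology is the product topology, so this ball is compact and metrizable. Countable unions of analytic sets are analytic in $(\ell^\infty(\mathbb N),\omega^*)$ as well.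

*Example: $Y$ is $\omega^*$-analytic.* Let $\mathcal A$ be the (algebraic) linear span of the generators of $Y$. It is the union over $N\ge0$ of the images of the maps
$$\mathbb R^N\times(2^\omega)^N\times c_{00}(T)\to\mathbb R^T,\qquad(t,\gamma_1,\dots,\gamma_N,z)\mapsto\sum_it_i\hat e_{\gamma_i}+z .$$
Here $c_{00}(T)$ is a countable union of finite-dimensional spaces, and on each of the resulting pieces the map is continuous into $\mathbb R^T$, since $\gamma\mapsto\hat e_\gamma(s)$ is locally constant. So $\mathcal A$ is analytic in $\mathbb R^T$. The unit ball $\mathbf B=[-1,1]^T$ of $\ell^\infty(T)$ is compact in $\mathbb R^T$. So $\mathcal A+r^{-1}\mathbf B$, a continuous image of $\mathcal A\times\mathbf B$, is analytic, and $Y=\bigcap_{r\ge1}(\mathcal A+r^{-1}\mathbf B)$ is analytic in $\mathbb R^T$. Hence each $Y\cap k\mathbf B$ is analytic, and so is $Y=\bigcup_k(Y\cap k\mathbf B)$ for the weak$^*$ topology.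

We write $Z\not\supset\ell^1(\mathfrak c)$ if $Z$ has no subspace isomorphic to $\ell^1(\mathfrak c)$. Two counting remarks let us check this.

$$\text{If }|Z^*|\le\mathfrak c,\text{ then }Z\not\supset\ell^1(\mathfrak c).\tag{2.1}$$
Indeed, if $W\subset Z$ is isomorphic to $\ell^1(\mathfrak c)$, then restriction maps $Z^*$ onto $W^*$ by Hahn–Banach, and $W^*$ is isomorphic to $\ell^\infty(\mathfrak c)$, which has at least $2^{\mathfrak c}>\mathfrak c$ elements.

$$\text{If }Z_0\subset Z\text{ is a separable closed subspace and }|Z_0^\perp|\le\mathfrak c,\text{ then }|Z^*|\le\mathfrak c.\tag{2.2}$$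
Here $Z_0^\perp\subset Z^*$ is the annihilator. Indeed $Z^*/Z_0^\perp$ is isomorphic to $Z_0^*$, and $|Z_0^*|\le\mathfrak c$, because a functional on $Z_0$ is determined by its values on a countable dense set. So $|Z^*|\le\mathfrak c\cdot\mathfrak c=\mathfrak c$.

*Example: $Y\not\supset\ell^1(\mathfrak c)$.* Let $g\in Y^*$ vanish on $c_{00}(T)$ and put $a(\gamma)=g(\hat e_\gamma)$. For distinct $\gamma_1,\dots,\gamma_N$ and signs $\theta_i$, erase from $\sum_i\theta_i\hat e_{\gamma_i}$ all levels before the branches have separated. What remains has norm $1$ and the same value under $g$. So $|\sum_i\theta_ia(\gamma_i)|\le\|g\|$, and therefore $\sum_\gamma|a(\gamma)|\le\|g\|$. Thus $a$ is a countably supported function on $2^\omega$, there are at most $\mathfrak c^\omega=\mathfrak c$ of those, and $a$ determines $g$. Now (2.2) and (2.1) apply.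

So $Y$ is nonseparable, $\omega^*$-analytic, does not contain $\ell^1(\mathfrak c)$, and has a fundamental b.s. This is the pattern behind Question IV.7 of a printed mathematics book: *If $X$ is an $\omega^*$-analytic subspace of $\ell^\infty(\mathbb N)$ and $X\not\supset\ell^1(\mathfrak c)$, does $X$ contain a b.s. $(x_\alpha,x_\alpha^*)_{\alpha\in I}$ such that $X=\overline{\mathrm{span}}^{\|\cdot\|}\{x_\alpha:\alpha\in I\}$?* The answer is no.

**Theorem 1.** There is a closed subspace $X$ of $\ell^\infty(\mathbb N)$ such that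

1. $X$ is nonseparable and $\omega^*$-analytic;
2. $|X^*|=\mathfrak c$, and hence $X\not\supset\ell^1(\mathfrak c)$;
3. if $(g_\alpha)_{\alpha\in I}\subset X^*\setminus\{0\}$ is an uncountable family, then $\{x\in X:\{\alpha:g_\alpha(x)\ne0\}\text{ is finite}\}$ is not norm dense in $X$.

**Corollary 2.** $X$ has no fundamental b.s., so the answer to Question IV.7 is no. More strongly, a quotient of $X$ has a fundamental b.s. if and only if it is separable.

**Proof of Corollary 2 from Theorem 1.** Let $q:X\to Z$ be a quotient map with $Z$ nonseparable (for instance $q=\mathrm{id}$), and suppose that $(z_\alpha,z_\alpha^*)_{\alpha\in I}$ is a fundamental b.s. of $Z$. Since $Z$ is nonseparable, $I$ is uncountable. Put $g_\alpha=z_\alpha^*\circ q$; it is nonzero because $q$ is onto and $z_\alpha^*(z_\alpha)=1$. If $q(x)\in\mathrm{span}\{z_\alpha\}$, then only finitely many $g_\alpha(x)$ are nonzero. The set of these $x$ is dense, because $q$ is open and $\mathrm{span}\{z_\alpha\}$ is dense in $Z$. This contradicts (3). Conversely, every separable Banach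 space has a fundamental b.s., by a theorem of Markushevich. $\square$

Property (3) speaks about functionals only, so it is not affected by repairs such as the one in Section 1. The rest of the lecture proves Theorem 1.

## 3. The norm $\|\cdot\|_V$ and its dual norm $\|\cdot\|_A$

In $Y$ the families $(\ell_\gamma(f))_\gamma$ live in $c_0(2^\omega)$ with the sup norm, where finitely supported functions are dense. We replace the sup norm by one for which a function tending to $0$ can be far from all finitely supported ones.

**Definition ($\|\cdot\|_V$, $\|\cdot\|_A$).** For a set $S$, $c\in\mathbb R^S$ and $a\in\mathbb R^S$ put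
$$\|c\|_V=\sup\Big\{|F|^{-1/2}\sum_{s\in F}|c(s)|:\emptyset\ne F\subset S\text{ finite}\Big\},\qquad \|a\|_A=\sup\Big\{\Big|\sum ac\Big|:c\in c_{00}(S),\ \|c\|_V\le1\Big\},$$
and $A(S)=\{a:\|a\|_A<\infty\}$.

*Example.* For a finite nonempty $F$, $\|1_F\|_V=\sup_G|G|^{-1/2}|G\cap F|=|F|^{1/2}$. Also $\|1_F\|_A=|F|^{1/2}$: the bound $\sum_F|c|\le|F|^{1/2}\|c\|_V$ gives $\le$, and testing with $c=|F|^{-1/2}1_F$ gives $\ge$.

Both norms depend monotonically on the absolute value of the function. Since $|c(s)|\le\|c\|_V$ and $\|1_{\{s\}}\|_V=1$, we have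
$$\sup|a|\le\|a\|_A\le\|a\|_{\ell^1}.\tag{3.1}$$
Moreover, whenever $\|c\|_V<\infty$,
$$\sum_{s\in S}|a(s)c(s)|\le\|a\|_A\|c\|_V .\tag{3.2}$$
To see this, restrict $c$ to a finite set $S'$ and change signs so that all products $a(s)c(s)$ are nonnegative; this does not increase $\|c\|_V$. Then take the supremum over $S'$.

**Lemma 3.** For $a\in A(S)$ and $\varepsilon>0$ there is a finite $S'\subset S$ with $\|a1_{S\setminus S'}\|_A\le\varepsilon$. In particular, $a$ has countable support.

**Proof.** First, if $c_1,\dots,c_N$ have disjoint supports and $\|c_i\|_V\le1$, then $\|\sum_ic_i\|_V\le N^{1/2}$. Indeed, for a finite $F$ let $F_i=F\cap\mathrm{supp}\,c_i$; by Cauchy–Schwarz,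
$$\sum_F\Big|\sum_ic_i\Big|\le\sum_i|F_i|^{1/2}\le N^{1/2}\Big(\sum_i|F_i|\Big)^{1/2}\le N^{1/2}|F|^{1/2}.$$
Suppose now that $\|a1_{S\setminus S'}\|_A>\varepsilon$ for all finite $S'$. Given $c_1,\dots,c_{i-1}$, apply this to the union $S'$ of their supports, and obtain $c\in c_{00}(S)$ with $\|c\|_V\le1$ and $|\sum_{S\setminus S'}ac|>\varepsilon$. Let $c_i=\pm c1_{S\setminus S'}$ with the sign making $\sum ac_i>\varepsilon$. Then $N\varepsilon<\sum a(c_1+\dots+c_N)\le\|a\|_AN^{1/2}$ for all $N$, which is impossible.

For the last statement, choose finite $S_k'$ for $\varepsilon=1/k$, $k\ge1$. By (3.1), $|a|\le1/k$ off $S_k'$, so $a=0$ off $\bigcup_kS_k'$. $\square$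

**Lemma 4.** Let $h:S_0\to\mathbb R$ with $S_0$ finite, let $\sigma_i:S_0\to S$ $(1\le i\le N)$ be injections with pairwise disjoint ranges, let $\theta_i=\pm1$, and let $h^{(i)}\in c_{00}(S)$ be supported in $\sigma_i(S_0)$ with $h^{(i)}\circ\sigma_i=h$. Then
$$\Big\|N^{-1/2}\sum_{i=1}^N\theta_ih^{(i)}\Big\|_A\le\|h\|_A .$$

**Proof.** Let $\|c\|_V\le1$. The pairing of $N^{-1/2}\sum_i\theta_ih^{(i)}$ with $c$ equals $\sum_{s\in S_0}h(s)\bar c(s)$, where $\bar c(s)=N^{-1/2}\sum_i\theta_ic(\sigma_i(s))$. It suffices to see that $\|\bar c\|_V\le1$. For $\emptyset\ne F\subset S_0$ the set $\bigcup_i\sigma_i(F)$ has exactly $N|F|$ elements, so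
$$|F|^{-1/2}\sum_F|\bar c|\le(N|F|)^{-1/2}\sum_{\bigcup_i\sigma_i(F)}|c|\le1.\qquad\square$$

So $N$ disjoint copies of a functional, averaged with the factor $N^{-1/2}$, remain bounded. The last estimate concerns indicator functions whose sizes are distinct powers of $4$.

**Lemma 5.** Let $(G_i)$ be a finite or infinite sequence of finite subsets of $S$ with $|G_i|=4^{r_i}$, where the integers $r_i\ge0$ are distinct, and let $|c_i|\le C$. Then $\big\|\sum_ic_i2^{-r_i}1_{G_i}\big\|_V\le4C$.

**Proof.** The sum converges absolutely at each point. For a finite $F$ with $|F|=N\ge1$,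
$$N^{-1/2}\sum_F\Big|\sum_ic_i2^{-r_i}1_{G_i}\Big|\le C\sum_i(N4^{r_i})^{-1/2}\min(N,4^{r_i})=C\sum_i2^{-|r_i-\log_4N|}\le C\sum_{r\in\mathbb Z}2^{-|r-\log_4N|}\le4C,$$
since the last sum consists of two geometric series of ratio $1/2$, each with first term at most $1$. $\square$

The sets $G_i$ need not be disjoint here. Only their sizes matter.

## 4. A vector at distance 1, and how all such vectors together produce $\ell^1(\mathfrak c)$

Let $F_0,F_1,\dots\subset2^\omega$ be pairwise disjoint finite sets with $|F_k|=4^{r_k}$, the $r_k$ distinct, and put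
$$y=\sum_k|F_k|^{-1/2}1_{F_k}=\sum_k2^{-r_k}1_{F_k}.$$
Then $y\in c_0(2^\omega)$ and $\|y\|_V\le4$ by Lemma 5. But if $z$ has finite support, or merely vanishes on all but finitely many of the $F_k$, then $\|y-z\|_V\ge|F_k|^{-1/2}\sum_{F_k}y=1$ for large $k$. So in a space whose norm dominates $\|(\ell_\gamma(f))_\gamma\|_V$, a vector $\hat y$ with $\ell_\gamma(\hat y)=y(\gamma)$ stays at distance at least $1$ from every $f$ for which $\{\gamma\in\bigcup_kF_k:\ell_\gamma(f)\ne0\}$ is finite. The family $(\ell_\gamma)_{\gamma\in\bigcup_k F_k}$ is defeated.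

To defeat $(\ell_\gamma)_{\gamma\in I}$ for every uncountable $I\subset2^\omega$, we want some sequence $(F_k)$ inside each such $I$. The first thing one would try is to adjoin $y$ for *every* sequence of disjoint sets with, say, $|F_k|=4^k$. This breaks the hypothesis $X\not\supset\ell^1(\mathfrak c)$, as the following computation shows.

Let $F_k^0,F_k^1$ $(k\ge0)$ be pairwise disjoint subsets of $2^\omega$ with $4^k$ elements each. For $M\subset\mathbb N_0$ let $y_M$ be the vector of the sequence that uses $F_k^0$ for $k\in M$ and $F_k^1$ for $k\notin M$: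
$$y_M=\sum_{k\in M}2^{-k}1_{F_k^0}+\sum_{k\notin M}2^{-k}1_{F_k^1}.$$
There is an independent family $\mathcal I$ of $\mathfrak c$ subsets of $\mathbb N_0$: for disjoint finite $\mathcal P,\mathcal Q\subset\mathcal I$ some $k$ belongs to every member of $\mathcal P$ and to no member of $\mathcal Q$. (On the countable set of pairs $(m,\mathcal S)$ with $\mathcal S\subset2^m$, take the sets $\{(m,\mathcal S):\gamma|m\in\mathcal S\}$, $\gamma\in2^\omega$.) For distinct $M_1,\dots,M_N\in\mathcal I$ and scalars $c_i$, pick $k$ with $k\in M_i$ if and only if $c_i>0$. On $F_k^0$ the function $\sum_ic_iy_{M_i}$ is the constant $2^{-k}\sum_{c_i>0}c_i$, and on $F_k^1$ it is the constant $2^{-k}\sum_{c_i\le0}c_i$. Testing $\|\cdot\|_V$ on these two sets of size $4^k$, and using $\|y_{M_i}\|_V\le4$ for the upper bound, we get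
$$\tfrac12\sum_i|c_i|\le\Big\|\sum_ic_iy_{M_i}\Big\|_V\le4\sum_i|c_i| .$$
So the closed span of $\{y_M:M\in\mathcal I\}$ in the norm $\|\cdot\|_V$ is isomorphic to $\ell^1(\mathfrak c)$.

The cause is visible: different sequences use sets of *equal size* for infinitely many $k$. If instead any two different sequences had different sizes from some index on, then Lemma 5 would bound $\sum_ic_iy_{B_i}$, after removing finitely many sets $F_k$ from each sequence, by $4\sup|c_i|$. This is what we arrange: the size of $F_k$ will record the sets $F_0,\dots,F_{k-1}$ that came before. There are uncountably many possible pasts and only countably many sizes, so $F_k$ can record only the restrictions of the past to level $k$. That is enough, because different pasts are told apart at large levels.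

## 5. Sequences whose sizes encode their past

For a finite $F\subset2^\omega$ write $F|m=\{\gamma|m:\gamma\in F\}$. Fix an injection $\kappa$ from the countable set of all finite sequences (including the empty one) of finite subsets of $T$ into $\{1,2,\dots\}$.

**Definition (the sets $\Gamma_n$).** Let $\Gamma_0=2^\omega$. Given a Borel set $\Gamma_n\subset2^\omega$, let $\Gamma_{n+1}$ be the set of all sequences $B=(F_k)_{k\ge0}$ of pairwise disjoint finite subsets of $\Gamma_n$ with
$$|F_k|=4^{r_k},\qquad r_k=r_k(B)=\kappa(F_0|k,\dots,F_{k-1}|k).\tag{5.1}$$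

*Example.* Suppose $\kappa$ of the empty sequence is $1$. Then every $B\in\Gamma_1$ begins with a set $F_0$ of four branches. The set $F_0|1$ is $\{(0)\}$, $\{(1)\}$ or $\{(0),(1)\}$, and accordingly $r_1$ is one of three distinct numbers, none equal to $1$. Two sequences with the same $F_0|1$ have $|F_1|=|F_1'|$. But if $F_0\ne F_0'$, then $F_0|k\ne F_0'|k$ for all large $k$, and from then on the sizes differ for good.

To continue the recursion we must regard $\Gamma_{n+1}$ again as a Borel subset of $2^\omega$.

**Coding.** For an arbitrary $b=(b_l)_{l\ge0}\in(2^\omega)^{\mathbb N}$ (sequences are indexed from $0$) define recursively $N_0=0$ and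
$$F_i=\{b_l:N_i\le l<N_{i+1}\}\ (i<k),\qquad r_k=\kappa(F_0|k,\dots,F_{k-1}|k),\qquad N_{k+1}=N_k+4^{r_k}.$$
Each $r_k$ and $N_k$ is a locally constant function of $b$: if $N_0,\dots,N_k$ are locally constant, then so is $r_k$, since it depends only on $N_0,\dots,N_k$ and on the restrictions $b_l|k$ with $l<N_k$; hence so is $N_{k+1}$. Let $\Gamma'_{n+1}$ be the set of injective $b\in(\Gamma_n)^{\mathbb N}$ such that $b_l<_{\rm lex}b_{l+1}$ whenever $N_k\le l$ and $l+1<N_{k+1}$ for some $k$. This is a Borel subset of $(2^\omega)^{\mathbb N}$: $(\Gamma_n)^{\mathbb N}$ is Borel, injectivity is a countable intersection of open conditions, the lexicographic relation is open, and the conditions on $N_k,N_{k+1}$ are clopen. Listing $F_0$ in increasing lexicographic order, then $F_1$, and so on, is a bijection from $\Gamma_{n+1}$ onto $\Gamma_{n+1}'$, because the recursion above recovers the blocks from the list. Fix a homeomorphism $\Phi:(2^\omega)^{\mathbb N}\to2^\omega$ and identify $\Gamma_{n+1}$ with the Borel set $\Phi(\Gamma_{n+1}')\subset2^\omega$.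

So an element $B\in\Gamma_{n+1}$ is at the same time a sequence $(F_k)$ of subsets of $\Gamma_n$ and a branch, and $B|m$ makes sense. The points $b_l=b_l(B)\in\Gamma_n$ are the *entries* of $B$. The functions $b_l(B)$, $r_k(B)$, $N_k(B)$ are continuous on $\Gamma_{n+1}$.

**Lemma 6.** For $B\ne B'$ in $\Gamma_{n+1}$ there is a least $k_0=k_0(B,B')$ with $r_k(B)\ne r_k(B')$ for all $k\ge k_0$. Moreover, $r_k(B)\ne r_{k'}(B')$ whenever $k\ne k'$, even if $B=B'$. In particular, $|F_k|\to\infty$ for each $B=(F_k)$.

**Proof.** If $k\ne k'$, then $\kappa$ is applied to sequences of different lengths, and $\kappa$ is injective. If $B=(F_k)\ne B'=(F_k')$, then $F_j\ne F_j'$ for some $j$. At every level $k>j$ at which the finitely many points of $F_j\cup F_j'$ are separated we have $F_j|k\ne F'_j|k$, so $\kappa$ is applied to different sequences. The last claim holds since the $r_k(B)$, $k\ge0$, are distinct. $\square$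

## 6. Vectors on the tree

The space $X$ must live on a countable set, so functions on $2^\omega$ are replaced by functions on $T$ whose limits along branches are the original values.

Let $\mathcal L=\{f\in\mathbb R^T:\|f\|=\sup_m\|f|_{2^m}\|_V<\infty\}$. This is a Banach space, $|f(s)|\le\|f\|$, and $\|\hat e_\gamma\|=1$. Let $\tau_pf$ be $f$ on levels $m\ge p$ and $0$ on levels $m<p$. For $B=(F_k)\in\Gamma_{n+1}$ let $p_k=p_k(B)$ be the least $p\ge k$ such that $\gamma\mapsto\gamma|p$ is injective on $F_0\cup\dots\cup F_k$. The sequence $(p_k)$ is nondecreasing. For $q\ge0$ put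
$$\hat y_{B,q}=\sum_{k\ge q}|F_k|^{-1/2}\sum_{\gamma\in F_k}\tau_{p_k}\hat e_\gamma,\qquad\hat y_B=\hat y_{B,0}.$$
On level $m$ this is
$$\hat y_{B,q}|_{2^m}=\sum_{k\ge q,\ p_k\le m}|F_k|^{-1/2}1_{F_k|m}.\tag{6.1}$$
It is a finite sum, since $k\le p_k\le m$. For the indices that occur, the sets $F_k|m$ are pairwise disjoint with $|F_k|m|=|F_k|$: if $K$ is the largest one, then $m\ge p_K$, so restriction to $m$ is injective on $F_0\cup\dots\cup F_K$. The vector $\hat y_{B,q}$ vanishes on levels $<q$. Finally, $\hat y_B-\hat y_{B,q}$ is a finite combination of vectors $\tau_{p_k}\hat e_\gamma$, and $\hat e_\gamma-\tau_p\hat e_\gamma\in c_{00}(T)$; hence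
$$\hat y_B-\hat y_{B,q}\in\mathrm{span}\{\hat e_\gamma:\gamma\text{ an entry of }B\}+c_{00}(T).\tag{6.2}$$

**Lemma 7.** Let $(B_i)$ be a finite or infinite sequence (indexed from $0$) of distinct elements of $\Gamma_{n+1}$, let $q_0=0$ and $q_i=\max(i,\max_{i'<i}k_0(B_i,B_{i'}))$. For bounded scalars $c_i$ the (pointwise finite) sum $\sum_ic_i\hat y_{B_i,q_i}$ has norm $\le4\sup|c_i|$. If $c_i\to0$, the series converges in the norm of $\mathcal L$.

**Proof.** The numbers $r_k(B_i)$, taken over all $i$ and all $k\ge q_i$, are pairwise distinct. For pairs $(i,k),(i',k')$ with $k\ne k'$ this is the second claim of Lemma 6. For $k=k'$ and $i'<i$ it holds because $k\ge q_i\ge k_0(B_i,B_{i'})$. By (6.1), on level $m$ the sum is $\sum c_i2^{-r_k(B_i)}1_{G_{ik}}$ over the pairs $(i,k)$ with $i\le q_i\le k\le p_k(B_i)\le m$. There are finitely many such pairs, and $|G_{ik}|=4^{r_k(B_i)}$ with distinct exponents. Lemma 5 bounds its $V$-norm by $4\sup|c_i|$.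

The same estimate for the sum over $M\le i\le M'$, with the same $q_i$, gives norm at most $4\sup_{i\ge M}|c_i|$. So if $c_i\to0$ the partial sums are Cauchy, and their norm limit is the pointwise sum. $\square$

A one-term sequence has $q_0=0$, so $\hat y_B\in\mathcal L$ with $\|\hat y_B\|\le4$; by (6.2), $\hat y_{B,q}\in\mathcal L$. Let $E_n\subset\mathcal L$ be the closed span of $c_{00}(T)$, $\{\hat e_\gamma:\gamma\in\Gamma_n\}$ and $\{\hat y_B:B\in\Gamma_{n+1}\}$. By (6.2), $\hat y_{B,q}\in E_n$ for $B\in\Gamma_{n+1}$.

**Lemma 8.** For $f\in E_n$ and $\gamma\in2^\omega$ the limit $\ell_\gamma(f)=\lim_mf(\gamma|m)$ exists. It vanishes on $c_{00}(T)$; $\ell_\gamma(\hat e_{\gamma'})=\delta_{\gamma\gamma'}$; and for $B=(F_k)$, $\ell_\gamma(\hat y_B)=y_B(\gamma)$ with $y_B=\sum_k|F_k|^{-1/2}1_{F_k}$. Moreover $\|(\ell_\gamma(f))_\gamma\|_V\le\|f\|$, and $(\ell_\gamma(f))_{\gamma\in2^\omega}\in c_0(2^\omega)$. Finally, $\ell_\gamma(\hat y_{B,q})=0$ unless $\gamma$ is an entry of $B$.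

**Proof.** The cases of $c_{00}(T)$ and $\hat e_{\gamma'}$ are as in Section 1. Consider $\hat y_B$. On level $m$ the sets in (6.1) are disjoint, so at most one $k$ contributes to the value at $\gamma|m$. If $\gamma\in F_k$ and $m\ge p_k$, that value is $|F_k|^{-1/2}$. If $\gamma\notin\bigcup_kF_k$, then each fixed $k$ stops contributing, since $\gamma|m\notin F_k|m$ for large $m$. So the values at $\gamma|m$ are $0$ or $|F_k|^{-1/2}$ with indices $k$ tending to infinity, and they tend to $0$ because $|F_k|\to\infty$. Since $|f(s)|\le\|f\|$, the limits exist on the closed span $E_n$, and $|\ell_\gamma(f)|\le\|f\|$.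

For a finite nonempty $F\subset2^\omega$ and large $m$, the nodes $\gamma|m$ ($\gamma\in F$) are distinct, so $|F|^{-1/2}\sum_{\gamma\in F}|f(\gamma|m)|\le\|f\|$; let $m\to\infty$ to get the $V$-bound. The families $(\ell_\gamma(f))_\gamma$ are in $c_0(2^\omega)$ for the generators $f$ (for $\hat y_B$ because $|F_k|\to\infty$), hence on $E_n$ because $|\ell_\gamma(f)|\le\|f\|$. The last claim follows from (6.2) and the values already found. $\square$

## 7. What one layer leaves uncontrolled, and the coupling of layers

Before building $X$ we compute what a functional on a single $E_n$ looks like.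

**Lemma 9.** Let $g\in\mathcal L^*$ vanish on $c_{00}(T)$, and put $a(\gamma)=g(\hat e_\gamma)$ for $\gamma\in\Gamma_n$.

(i) $\|a\|_A\le\|g\|$, and $\tilde a(f)=\sum_{\gamma\in\Gamma_n}a(\gamma)\ell_\gamma(f)$ converges absolutely on $E_n$ with $|\tilde a(f)|\le\|g\|\|f\|$.

(ii) $s=g|_{E_n}-\tilde a$ vanishes on $c_{00}(T)$ and on all $\hat e_\gamma$, $\gamma\in\Gamma_n$, and $\|s\|\le2\|g\|$. With $b(B)=s(\hat y_B)$ for $B\in\Gamma_{n+1}$ we have $s(\hat y_{B,q})=b(B)$ for all $q$, and $\|b\|_{\ell^1}\le8\|g\|$.

**Proof.** (i) Let $c\in c_{00}(\Gamma_n)$, and let $p$ be a level at which the points of its support are separated. On each level $m\ge p$ the vector $\sum c_\gamma\hat e_\gamma$ is a copy of $c$, so $\tau_p\sum c_\gamma\hat e_\gamma$ has norm exactly $\|c\|_V$. It differs from $\sum c_\gamma\hat e_\gamma$ by an element of $c_{00}(T)$. Hence $|\sum ac|\le\|g\|\|c\|_V$, that is, $\|a\|_A\le\|g\|$. The claim on $\tilde a$ follows from (3.2) and Lemma 8.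

(ii) By Lemma 8, $\tilde a$ vanishes on $c_{00}(T)$ and $\tilde a(\hat e_\gamma)=a(\gamma)$, so $s$ vanishes as claimed, and $\|s\|\le2\|g\|$ by (i). By (6.2), $s(\hat y_{B,q})=s(\hat y_B)=b(B)$. For finitely many distinct $B_i$ and $|c_i|\le1$, Lemma 7 gives $|\sum_ic_ib(B_i)|=|s(\sum_ic_i\hat y_{B_i,q_i})|\le4\|s\|$. Hence $\|b\|_{\ell^1}\le4\|s\|\le8\|g\|$. $\square$

Both parts $a$ and $b$ are countably supported, by Lemma 3 and since $b\in\ell^1$; this is the gain from the coding. Could a single layer such as $E_0$ already satisfy (3)? An uncountable family with nonzero $a$-parts can be attacked as in Section 4, using vectors $\hat y_B$. But the new vectors bring the new parts $b\in\ell^1(\Gamma_1)$. For a family of functionals with $a_\alpha=0$ we have $g_\alpha(\hat y_B)=b_\alpha(B)$, and $E_0$ was given no vectors designed to collect infinitely many of these values. At this point the argument stops (we do not claim that $E_0$ itself violates (3), only that the argument says nothing about such families).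

The way on is to make the $b$-part of layer $n$ into the $a$-part of layer $n+1$. Vectors will be sequences $x=(x^n)_n$ with $x^n\in E_n$, and we want, for every functional $s$ on $E_n$ as in Lemma 9(ii),
$$s(x^n)=\sum_{B\in\Gamma_{n+1}}b(B)\,\ell_B(x^{n+1}).\tag{7.1}$$
Then $b$ acts on $x^{n+1}$ as an $a$-type functional, and can be attacked with vectors $\hat y_D$, $D\in\Gamma_{n+2}$, in layer $n+1$; these create new parts that layer $n+2$ takes over, and so on without end.

Equation (7.1) dictates the vectors. If $x^{n+1}=\hat e_B$, then $x^n=\hat y_B$ works. If $x^{n+1}=\hat y_D$ with entries $b_l=b_l(D)\in\Gamma_{n+1}$, we need an $x^n$ that contains each $\hat y_{b_l}$ with coefficient $y_D(b_l)$. The plain sum $\sum_ly_D(b_l)\hat y_{b_l}$ need not exist. Indeed, infinitely many elements of $\Gamma_{n+1}$ share the same first set $F_0$, and all entries of $D$ may be taken among them. Then at a node $\gamma|m$ with $\gamma\in F_0$ and $m\ge p_0$ every term contributes $2^{-r_0}y_D(b_l)$, and the entries from the $k$-th set of $D$ contribute $2^{-r_0}\cdot4^{r_k(D)}2^{-r_k(D)}=2^{-r_0}2^{r_k(D)}$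 altogether, which is unbounded in $k$. But by Lemma 9(ii) the functional $s$ does not distinguish $\hat y_{b_l}$ from its truncations $\hat y_{b_l,q}$. With the truncations of Lemma 7, coefficients tending to $0$ suffice, and $y_D\in c_0$.

**The vectors $\hat x_D$.** Let $\Omega=\mathbb N_0\times T$. Write $x\in\mathbb R^\Omega$ as $x=(x^n)_{n\ge0}$, $x^n\in\mathbb R^T$. Let $\mathcal L_\infty=\{x:\|x\|=\sup_n\|x^n\|<\infty\}$, with closed unit ball $\mathbf B$. For $j\ge0$ and $D\in\Gamma_j$ define $\hat x_D=(x^n)_n$ as follows; the vector depends also on $j$, which will always be specified. Put $x^n=0$ for $n>j$, $x^j=\hat e_D$, and for $n=j-1,\dots,0$ successively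
$$x^n=\sum_ic_i\,\hat y_{B_i,q_i},\qquad c_i=\ell_{B_i}(x^{n+1}),\tag{7.2}$$
where $(B_i)=(B_i^n)$ is an injective sequence in $\Gamma_{n+1}$ covering $\{B\in\Gamma_{n+1}:\ell_B(x^{n+1})\ne0\}$, and the $q_i$ are as in Lemma 7. The sequences are chosen explicitly, so that they depend on $D$ in a Borel way:

- For $n=j-1$: the one-term sequence $B_0=D$, so $x^{j-1}=\hat y_D$.
- For $n=j-2$: the sequence of entries $(b_l(D))_l$.
- For $n<j-2$: fix a bijection $\pi=(\pi_1,\pi_2):\mathbb N_0\to\mathbb N_0^2$, put $e_t=b_{\pi_2(t)}\big(B^{n+1}_{\pi_1(t)}\big)$, and let $B_i^n=e_{t_i}$, where $t_0<t_1<\dots$ are the indices $t$ with $e_t\notin\{e_{t'}:t'<t\}$. There are infinitely many, since the entries of a single $B$ are distinct.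

*Example.* For $D\in\Gamma_2$: $x^2=\hat e_D$, $x^1=\hat y_D$, and $x^0=\sum_ly_D(b_l)\,\hat y_{b_l,q_l}$, where $b_l\in\Gamma_1$ are the entries of $D$.

**Lemma 10.** The vectors $\hat x_D$ are well defined, and $x^n\in E_n$ for every $n$.

**Proof.** The claim to check at each step is that $(B_i^n)$ covers the set where $\ell_B(x^{n+1})\ne0$ and that (7.2) converges. Clearly $x^j=\hat e_D\in E_j$. Suppose that $x^{n+1}\in E_{n+1}$ has been defined, $n<j$. For $n=j-1$ the covering holds because $\ell_B(\hat e_D)=\delta_{BD}$. For $n<j-1$, $x^{n+1}$ is a norm convergent (or one-term) series in vectors $\hat y_{B,q}$ with $B=B_i^{n+1}\in\Gamma_{n+2}$. By Lemma 8, $\ell_\gamma(\hat y_{B,q})=0$ unless $\gamma$ is an entry of $B$. By continuity of $\ell_\gamma$, $\ell_\gamma(x^{n+1})=0$ unless $\gamma$ is an entry of some $B_i^{n+1}$, and $(B_i^n)$ lists all these entries, each once. By Lemma 8, $(\ell_\gamma(x^{n+1}))_\gamma\in c_0(2^\omega)$, so $c_i\to0$ if the sequence is infinite, and (7.2) converges in norm by Lemma 7. Its terms lie in $E_n$, so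 $x^n\in E_n$. $\square$

**Definition (the space $X$).** $X$ is the norm-closed span in $\mathcal L_\infty$ of $c_{00}(\Omega)\cup\{\hat x_D:D\in\Gamma_j,\ j\ge0\}$, and $X_0=\overline{c_{00}(\Omega)}$.

The generators have only finitely many nonzero components, so for $x\in X$ we have $x^n\in E_n$ and $\|x^n\|\to0$.

**Lemma 11.** Let $s$ and $b$ be as in Lemma 9(ii). Then (7.1) holds for all $x\in X$.

**Proof.** Since $b\in\ell^1$ and $|\ell_B(x^{n+1})|\le\|x\|$, both sides of (7.1) are bounded linear functionals on $X$. It suffices to check generators. On $c_{00}(\Omega)$ both sides are $0$. Let $x=\hat x_D$, $D\in\Gamma_j$. If $j<n$, then $x^n=x^{n+1}=0$. If $j=n$, then $x^n=\hat e_D$ and $x^{n+1}=0$, so both sides are $0$. If $j\ge n+1$, then (7.2) is a norm convergent (or one-term) series, and $s(\hat y_{B_i,q_i})=b(B_i)$, so $s(x^n)=\sum_i\ell_{B_i}(x^{n+1})b(B_i)$. This is the right-hand side of (7.1), because $(B_i)$ is injective and covers $\{B\in\Gamma_{n+1}:\ell_B(x^{n+1})\ne0\}$. $\square$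

## 8. Nonseparability and weak$^*$-analyticity of $X$

As for $Y$, analyticity comes from parametrizing the generators. The map $\gamma\mapsto\hat e_\gamma$ was continuous; $D\mapsto\hat x_D$ is Borel, which is enough.

**Lemma 12.** For each $j$, $D\mapsto\hat x_D$ is a Borel map $\Gamma_j\to\mathbb R^\Omega$.

**Proof.** (i) The functions $p_k$ are continuous on $\Gamma_{n+1}$: whether $\gamma\mapsto\gamma|p$ is injective on $F_0\cup\dots\cup F_k$ depends only on $N_{k+1}(B)$ and on $b_l(B)|p$, $l<N_{k+1}(B)$, and these are locally constant.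

(ii) $k_0$ is Borel on $\{(B,B')\in\Gamma_{n+1}^2:B\ne B'\}$, since $\{k_0\le q\}=\bigcap_{k\ge q}\{r_k(B)\ne r_k(B')\}$.

(iii) For $s\in2^m$, by (6.1),
$$\hat y_{B,q}(s)=\sum_{q\le k\le m,\ p_k(B)\le m}2^{-r_k(B)}\,\big|\{l:N_k(B)\le l<N_{k+1}(B),\ b_l(B)|m=s\}\big|,$$
which is Borel in $(B,q)$.

(iv) The component $x^j=\hat e_D$ depends continuously on $D$, and $x^n=0$ for $n>j$. We show by downward induction on $n<j$ that all $B_i^n$ and $x^n$ are Borel functions of $D$. For $n=j-1$ and $n=j-2$ the $B_i^n$ are continuous in $D$. For $n<j-2$, the $e_t$ are Borel in $D$ by induction and continuity of the entry maps; $\{e_t\notin\{e_{t'}:t'<t\}\}$ is a Borel condition, so each $t_i$ is Borel, and so is $B_i^n=e_{t_i}$. By (ii) the $q_i$ are Borel. The map $(f,\gamma)\mapsto f(\gamma|m)$ is continuous on $\mathbb R^T\times2^\omega$, so $c_i=\lim_mx^{n+1}(B_i^n|m)$ is Borel in $D$. Finally, let $s\in2^m$. Since $\hat y_{B,q}$ vanishes on levels $<q$ and $q_i\ge i$, only terms with $i\le m$ contribute to (7.2) at $s$, so $x^n(s)=\sum_{i\le m}c_i\hat y_{B_i,q_i}(s)$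 (with only $i=0$ present if $n=j-1$). This is Borel by (iii). $\square$

**Proof of Theorem 1(1).** *Embedding into $\ell^\infty(\mathbb N)$.* Let $\Lambda$ be the countable set of all finitely supported functionals
$$u_\lambda(x)=|F|^{-1/2}\sum_{s\in F}\theta_sx^n(s)\qquad(n,m\ge0,\ \emptyset\ne F\subset2^m,\ \theta_s=\pm1).$$
Then $\|x\|=\sup_\lambda|u_\lambda(x)|$, so $J:x\mapsto(u_\lambda(x))_{\lambda\in\Lambda}$ is a linear isometry of $\mathcal L_\infty$ into $\ell^\infty(\Lambda)$. We identify $X$ with $J(X)$, which is norm closed.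

*Analyticity.* The linear span $\mathcal A$ of the generators of $X$ is the union, over $N\ge0$ and $(j_1,\dots,j_N)$, of the images of
$$\mathbb R^N\times\prod_{i\le N}\Gamma_{j_i}\times c_{00}(\Omega)\to\mathbb R^\Omega,\qquad(t,D,z)\mapsto\sum_it_i\hat x_{D_i}+z,$$
where $c_{00}(\Omega)$ is a union of countably many finite-dimensional spaces. By Lemma 12 these are Borel images of standard Borel spaces, so $\mathcal A$ is analytic in $\mathbb R^\Omega$. The ball $\mathbf B=\{x:|u_\lambda(x)|\le1\text{ for all }\lambda\}$ is closed in $\mathbb R^\Omega$ and contained in $[-1,1]^\Omega$, hence compact. So each $\mathcal A+r^{-1}\mathbf B$ is analytic, and $X=\bigcap_{r\ge1}(\mathcal A+r^{-1}\mathbf B)$ is analytic in $\mathbb R^\Omega$. Since every $u_\lambda$ is finitely supported, $J$ is the restriction of a continuous linear map $\mathbb R^\Omega\to\mathbb R^\Lambda$. So each $J(X\cap k\mathbf B)$ is an analytic subset of the compact metrizable space $[-k,k]^\Lambda$, on which the weak$^*$ and product topologies coincide. Hence $J(X)=\bigcup_kJ(X\cap k\mathbf B)$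 is weak$^*$ analytic.

*Nonseparability.* For $\gamma\ne\gamma'$ in $\Gamma_0=2^\omega$ (so $j=0$), $\|\hat x_\gamma-\hat x_{\gamma'}\|=\|\hat e_\gamma-\hat e_{\gamma'}\|\ge1$. $\square$

## 9. Functionals on $X$ that vanish on $c_{00}(\Omega)$

Let $\mathscr A$ be the space of sequences $h=(h_n)_n$ with $h_n\in A(\Gamma_n)$ and $\|h\|=\sum_n\|h_n\|_A<\infty$. For $h\in\mathscr A$ put
$$g_h(x)=\sum_n\sum_{\gamma\in\Gamma_n}h_n(\gamma)\,\ell_\gamma(x^n)\qquad(x\in X).$$
By (3.2) and Lemma 8 the inner sum is absolutely convergent and at most $\|h_n\|_A\|x^n\|$ in absolute value. So $g_h\in X^*$ and $\|g_h\|\le\|h\|$.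

**Lemma 13.** Every $g\in X_0^\perp\subset X^*$ equals $g_h$ for some $h\in\mathscr A$ with $\|h\|\le9\|g\|$.

**Proof.** *Splitting into layers.* $X$ is a closed subspace of the $c_0$-sum of countably many copies of $\mathcal L$, whose dual is the $\ell^1$-sum of copies of $\mathcal L^*$. By Hahn–Banach, $g(x)=\sum_ng_n(x^n)$ with $g_n\in\mathcal L^*$ and $\sum_n\|g_n\|=\|g\|$. Since $g$ vanishes on $c_{00}(\Omega)$, each $g_n$ vanishes on $c_{00}(T)$.

*Passing the $b$-parts upward.* Apply Lemma 9 to $g_n$ in layer $n$, obtaining $a_n,\tilde a_n,s_n,b_n$. By Lemma 11,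
$$g_n(x^n)=\tilde a_n(x^n)+s_n(x^n)=\sum_{\gamma\in\Gamma_n}a_n(\gamma)\ell_\gamma(x^n)+\sum_{B\in\Gamma_{n+1}}b_n(B)\ell_B(x^{n+1}).$$
Put $b_{-1}=0$ and $h_n=a_n+b_{n-1}$ on $\Gamma_n$. By (3.1) and Lemma 9, $\|h\|\le\sum_n(\|a_n\|_A+\|b_n\|_{\ell^1})\le9\sum_n\|g_n\|=9\|g\|$. Summing over $n$ (everything converges absolutely), $g=g_h$. $\square$

**Proof of Theorem 1(2).** By Lemma 3, elements of $\mathscr A$ are countably supported functions on the disjoint union $\bigsqcup_n\Gamma_n$, so $|\mathscr A|\le\mathfrak c^\omega=\mathfrak c$, and $|X_0^\perp|\le\mathfrak c$ by Lemma 13. Since $X_0$ is separable, (2.2) gives $|X^*|\le\mathfrak c$, and $|X^*|\ge\mathfrak c$ because $X\ne\{0\}$. By (2.1), $X\not\supset\ell^1(\mathfrak c)$. $\square$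

## 10. No uncountable family of functionals is finite on a dense set

**Proof of Theorem 1(3).** Suppose $(g_\alpha)_{\alpha\in I}$ is an uncountable family of nonzero functionals such that $\mathcal D=\{x\in X:\{\alpha:g_\alpha(x)\ne0\}\text{ is finite}\}$ is dense. Multiplying by constants, we assume $\|g_\alpha\|=1$.

**Step 1: reduction to $X_0^\perp$.** This step makes Lemma 13 applicable. Every $x\in X$ is the limit of a sequence $(x_k)$ in $\mathcal D$, and $g_\alpha(x)\ne0$ forces $g_\alpha(x_k)\ne0$ for some $k$. Hence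
$$\{\alpha:g_\alpha(x)\ne0\}\ \text{is countable for every }x\in X.\tag{10.1}$$
Apply (10.1) to each point of a countable dense subset of $X_0$ and discard the countably many $\alpha$ that occur. The remaining $g_\alpha$ lie in $X_0^\perp$, the index set (still called $I$) is uncountable, and shrinking $I$ only enlarges $\mathcal D$. By Lemma 13, $g_\alpha=g_{h_\alpha}$ with $0\ne h_\alpha\in\mathscr A$ and $\|h_\alpha\|\le9$. The set
$$S_\alpha=\{(n,\gamma):\gamma\in\Gamma_n,\ h_{\alpha,n}(\gamma)\ne0\}$$
is nonempty, and countable by Lemma 3.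

**Step 2: each point lies in few supports.** We want the $S_\alpha$ to be disjoint, and for this we show: *for all $n$ and $\gamma\in\Gamma_n$, the set $\{\alpha:(n,\gamma)\in S_\alpha\}$ is countable.* The proof is by induction on $n$. Let $x=\hat x_\gamma$, $\gamma\in\Gamma_n$. Since $x^n=\hat e_\gamma$ and $x^i=0$ for $i>n$,
$$g_\alpha(\hat x_\gamma)=h_{\alpha,n}(\gamma)+\sum_{i<n}\sum_{\delta\in\Gamma_i}h_{\alpha,i}(\delta)\,\ell_\delta(x^i).$$
Each set $\{\delta\in\Gamma_i:\ell_\delta(x^i)\ne0\}$ is countable by Lemma 8. By the induction hypothesis, applied to the countably many points $(i,\delta)$ with $i<n$ and $\ell_\delta(x^i)\ne0$, the double sum has a nonzero term for only countably many $\alpha$. By (10.1) the left side is nonzero for only countably many $\alpha$. So $h_{\alpha,n}(\gamma)\ne0$ for only countably many $\alpha$.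

**Step 3: a common first layer and disjoint supports.** For each $\alpha$ consider the least $n$ with $h_{\alpha,n}\ne0$ and a value of $h_{\alpha,n}$ exceeding some $1/k$ in modulus. By the pigeonhole principle there are $m\ge0$, $\eta>0$ and an uncountable $I_2\subset I$ such that for $\alpha\in I_2$ we have $h_{\alpha,n}=0$ for $n<m$, and $|h_{\alpha,m}(\gamma_\alpha)|>\eta$ for some $\gamma_\alpha\in\Gamma_m$, which we fix. By Zorn's lemma let $I_3\subset I_2$ be maximal such that $(S_\alpha)_{\alpha\in I_3}$ are pairwise disjoint. If $I_3$ were countable, then $\bigcup_{\alpha\in I_3}S_\alpha$ would be countable, and by Step 2 it would meet only countably many of the sets $S_\beta$, $\beta\in I_2$. Any other $\beta\in I_2$ is not in $I_3$, since $S_\beta\ne\emptyset$, and could be added to $I_3$; this contradicts maximality. So $I_3$ is uncountable. The $\gamma_\alpha$ ($\alpha\in I_3$) are distinct, because $(m,\gamma_\alpha)\in S_\alpha$.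

**Step 4: bounded averages.** We find many sets $P$ of size $4^r$ over which $2^{-r}\sum_{\alpha\in P}\pm g_\alpha$ is bounded. For $\alpha\in I_3$ and $r\ge1$ choose a finitely supported rational-valued $h_\alpha^r\in\mathscr A$, with support inside $S_\alpha$, such that $\|h_\alpha-h_\alpha^r\|\le2^{-r}$. To do so, cut off large $n$, use Lemma 3 for the remaining finitely many $n$, and perturb the finitely many values using $\|\cdot\|_A\le\|\cdot\|_{\ell^1}$. Then $\|h_\alpha^r\|\le10$. The *type* of $h_\alpha^r$ is the function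
$$(n,\rho)\mapsto|\{\gamma\in\Gamma_n:h^r_{\alpha,n}(\gamma)=\rho\}|\qquad(n\ge0,\ \rho\in\mathbb Q\setminus\{0\}).$$
It has finite support and values in $\mathbb N_0$, so there are only countably many types.

Let $P\subset I_3$ with $|P|=4^r$ be such that all $h_\alpha^r$ $(\alpha\in P)$ have the same type, and let $\theta_\alpha=\pm1$. For each $n$, the functions $h_{\alpha,n}^r$ ($\alpha\in P$) have disjoint supports and take each nonzero value equally often, so they are disjointly supported copies of one function on a finite set. Lemma 4, applied in $A(\Gamma_n)$ with $N=4^r$ and summed over $n$, gives $\|2^{-r}\sum_P\theta_\alpha h_\alpha^r\|\le10$. Replacing the $4^r$ functions $h_\alpha^r$ by $h_\alpha$ costs at most $2^{-r}\cdot4^r\cdot2^{-r}=1$, so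
$$\Big\|2^{-r}\sum_{\alpha\in P}\theta_\alpha h_\alpha\Big\|\le11.\tag{10.2}$$

**Step 5: a point $B\in\Gamma_{m+1}$ adapted to the family.** We now use the freedom that any uncountable supply of points contains sequences with the sizes prescribed by (5.1). Construct recursively finite, pairwise disjoint $P_0,P_1,\dots\subset I_3$, with $F_k=\{\gamma_\alpha:\alpha\in P_k\}$. Given $P_0,\dots,P_{k-1}$, let $r_k=\kappa(F_0|k,\dots,F_{k-1}|k)\ge1$. The set $I_3\setminus(P_0\cup\dots\cup P_{k-1})$ is uncountable and there are only countably many types, so we can choose in it a set $P_k$ with $|P_k|=4^{r_k}$ such that all $h_\alpha^{r_k}$, $\alpha\in P_k$, have the same type. The $F_k$ are pairwise disjoint subsets of $\Gamma_m$ with $|F_k|=4^{r_k}$, because the $\gamma_\alpha$ are distinct. Hence $B=(F_k)_k\in\Gamma_{m+1}$.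

**Step 6: the values of the averages at $\hat x_B$.** Let $x=\hat x_B$ with $j=m+1$. Then $x^{m+1}=\hat e_B$, $x^m=\hat y_B$, and $x^n=0$ for $n>m+1$. Let $\alpha\in P_k$. The components with $n<m$ do not contribute to $g_\alpha(\hat x_B)$, since $h_{\alpha,n}=0$ there. In layer $m$ we have $\ell_\gamma(\hat y_B)=y_B(\gamma)$, and the support of $y_B$ is $\{\gamma_\beta:\beta\in\bigcup_iP_i\}$. For $\beta\ne\alpha$ the point $(m,\gamma_\beta)$ lies in $S_\beta$, so not in $S_\alpha$, and $h_{\alpha,m}(\gamma_\beta)=0$. Since $y_B(\gamma_\alpha)=2^{-r_k}$, we get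
$$g_\alpha(\hat x_B)=2^{-r_k}h_{\alpha,m}(\gamma_\alpha)+h_{\alpha,m+1}(B).$$
By disjointness, $(m+1,B)\in S_\alpha$ for at most one $\alpha\in I_3$. Put
$$G_k=2^{-r_k}\sum_{\alpha\in P_k}\mathrm{sgn}(h_{\alpha,m}(\gamma_\alpha))\,g_\alpha .$$
By (10.2) and $\|g_h\|\le\|h\|$ we have $\|G_k\|\le11$. For all $k$ with at most one exception, the terms $h_{\alpha,m+1}(B)$, $\alpha\in P_k$, all vanish, and
$$G_k(\hat x_B)=4^{-r_k}\sum_{\alpha\in P_k}|h_{\alpha,m}(\gamma_\alpha)|>\eta .$$

**Step 7: contradiction with density.** Choose $y\in\mathcal D$ with $\|\hat x_B-y\|<\eta/22$. Only finitely many $g_\alpha(y)$ are nonzero and the $P_k$ are disjoint, so $G_k(y)=0$ for all large $k$. For such $k$, apart from the possible exception,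
$$\eta<G_k(\hat x_B)=G_k(\hat x_B-y)\le11\cdot\frac{\eta}{22}=\frac\eta2,$$
a contradiction. This proves Theorem 1(3), and with it Theorem 1 and Corollary 2. $\blacksquare$
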